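\title{Compactly supported steady solutions of the Navier--Stokes equations in $L^2(\mathbb{R}^3)$}

\begin{abstract}
We ask whether the unforced stationary Navier--Stokes equations on $\mathbb{R}^3$ have a nonzero distributional solution in $L^p\cap L^2_{\mathrm{loc}}$ for some $p<3$. The answer is yes: every smooth, compactly supported, divergence-free field can be approximated in $L^q$, $q<2$, by compactly supported square-integrable solutions, and these lie in $L^p$ for every $p\in[1,2]$. The proof is a convex integration scheme with steady pipe flows. In three dimensions such pipes are scale-critical for the viscous term; we gain a logarithm by taking as profile the derivative $\partial_1\psi$ of a truncated logarithm $\psi$ and writing its Laplacian as the divergence of $\Delta\psi\,e_1$. As complements we prove that solutions in $L^3$ vanish and that sequences of solutions bounded in $L^p$, $2<p<\infty$, are compact in $L^2_{\mathrm{loc}}$. The individual exponents $2<p<3$ are not decided.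
\end{abstract}

\section{The question and the results}\label{sec:intro}

The incompressible Navier--Stokes equations on $\mathbb{R}^3$, with unit viscosity and no force, are $\partial_t u+u\cdot\nabla u=\Delta u-\nabla P$, $\operatorname{div}u=0$, for a velocity field $u$ and a pressure $P$. We study time-independent solutions in the weakest sense in which the equations have a meaning. Since $\operatorname{div}u=0$, the nonlinear term can be written as $\operatorname{div}(u\otimes u)$, and this is a distribution as soon as $u$ is locally square integrable.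

\begin{definition}\label{def:steady}
A \emph{steady solution} is a vector field $u\in L^2_{\mathrm{loc}}(\mathbb{R}^3)^3$, together with a distribution $P$ on $\mathbb{R}^3$, such that in the sense of distributions on $\mathbb{R}^3$
\begin{equation}\label{eq:NS}
\operatorname{div}(u\otimes u)=\Delta u-\nabla P,\qquad \operatorname{div}u=0 .
\end{equation}
It is \emph{nontrivial} if $u\not\equiv0$.
\end{definition}

\medskip
\noindent\textbf{Question.} \emph{Do there exist an exponent $p\in[1,3)$ and a nontrivial steady solution with $u\in L^p(\mathbb{R}^3)^3$?}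
\medskip

For $p<2$ the condition $u\in L^2_{\mathrm{loc}}$ of Definition~\ref{def:steady} is an additional requirement; for $p\ge2$ it is automatic.

The exponent $3$ comes from scaling. If $(u,P)$ solves \eqref{eq:NS}, so does $u_\lambda(x)=\lambda u(\lambda x)$ with pressure $\lambda^2P(\lambda x)$, and $\|u_\lambda\|_{L^p}=\lambda^{1-3/p}\|u\|_{L^p}$. The $L^3$ norm is invariant. For $p<3$, one nontrivial solution in $L^p$ produces nontrivial solutions of arbitrarily small $L^p$ norm.

The simplest cases suggest the answer no. If $\phi$ is harmonic, then $u=\nabla\phi$ is a steady solution with $P=-\frac12|u|^2$, but a harmonic field in $L^p$, $p<\infty$, vanishes by the mean value property. If we drop the nonlinear term, then $\Delta u=\nabla P$ and $\operatorname{div}u=0$ make $P$, hence $\Delta u$, harmonic, and Lemma~\ref{lem:liouville} below, applied to $\Delta u$ and then to $u$, gives $u=0$ for $u\in L^p$, $p<\infty$. If $u$ is smooth and compactly supported, we multiply \eqref{eq:NS} by $u$ and integrate;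 the nonlinear term and the pressure contribute nothing, so $\int|\nabla u|^2=0$ and $u=0$. Physically, viscosity dissipates energy, and a steady flow without force that is at rest at infinity has nothing to replace it with. This last argument, however, needs the energy flux $|u|^2u$ to be locally integrable, which Definition~\ref{def:steady} does not guarantee. The answer to the question is in fact yes.

\begin{theorem}\label{thm:exist}
Let $U\subset\mathbb{R}^3$ be an open ball, $v_0\in C_c^\infty(U)^3$ with $\operatorname{div}v_0=0$, $q\in[1,2)$ and $\tau\in(0,1]$. There is a steady solution $u\in L^2(\mathbb{R}^3)^3$, with $u$ and its pressure $P$ supported in $\overline U$, such that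
\[
\|u-v_0\|_{L^q}<\tau,\qquad
\|u\|_{L^2}\le\|v_0\|_{L^2}+6\,\|v_0\otimes v_0-\nabla v_0-\nabla v_0^T\|_{L^1}^{1/2}+\tau .
\]
\end{theorem}

\begin{corollary}\label{cor:answer}
There is a compactly supported nontrivial steady solution that lies in $L^p(\mathbb{R}^3)$ for every $p\in[1,2]$.
\end{corollary}

\begin{proof}
Take $v_0\ne0$ and $\tau<\|v_0\|_{L^q}$ in Theorem~\ref{thm:exist}; then $u\not\equiv0$. A compactly supported $L^2$ field lies in $L^p$ for $p\le2$ by H\"older's inequality.
\end{proof}

Two complements, not needed for the answer, show where this flexibility ends. The first is known; we prove it for completeness.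

\begin{theorem}\label{thm:L3}
A steady solution $u\in L^3(\mathbb{R}^3)$ is zero.
\end{theorem}

Hence the nontrivial solutions of Theorem~\ref{thm:exist} are not in $L^3$ and, being compactly supported, not in $L^3_{\mathrm{loc}}$. More generally, a nontrivial steady solution in $L^p$ with $p<3$ has $\int_{\{|u|\le1\}}|u|^3\le\|u\|_{L^p}^p<\infty$ and therefore $\int_{\{|u|>1\}}|u|^3=\infty$: the question concerns large values of $u$, not slow decay.

\begin{theorem}\label{thm:limits}
\begin{enumerate}
\item[(a)] Every divergence-free $v\in C_c^\infty(\mathbb{R}^3)^3$, whether or not it is a steady solution, is the weak $L^2$ limit of a sequence of steady solutions supported in a fixed ball, which also converges to $v$ strongly in $L^q$ for each $q\in[1,2)$.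
\item[(b)] If $2<p<\infty$, every sequence of steady solutions bounded in $L^p(\mathbb{R}^3)$ has a subsequence converging strongly in $L^2_{\mathrm{loc}}$, and weakly in $L^p$, to a steady solution.
\end{enumerate}
\end{theorem}

Whether nontrivial solutions exist in $L^p$ for an individual exponent $p\in(2,3)$ is not decided here. By part (b), the behavior in part (a) cannot occur for sequences bounded in $L^p$ with $p>2$.

Section~\ref{sec:idea} shows the mechanism on a single pipe flow. Sections~\ref{sec:tools} and~\ref{sec:pipes} prepare the tools, Section~\ref{sec:step} contains the iteration step, and Section~\ref{sec:limit} proves Theorems~\ref{thm:exist} and~\ref{thm:limits}(a). Section~\ref{sec:rigid}, which proves Theorems~\ref{thm:limits}(b) and~\ref{thm:L3}, does not use the construction.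

\medskip
\noindent\textbf{Conventions.} Repeated indices are summed. Tensors are $3\times3$ matrix fields, $(a\otimes b)_{ij}=a_ib_j$, $(\operatorname{div}T)_i=\partial_jT_{ij}$, $(\nabla v)_{ij}=\partial_jv_i$, $S:T=S_{ij}T_{ij}$, and $|\cdot|$ is the Euclidean (Frobenius) norm. For a function $\phi$ and constant vectors $a,b$ we use repeatedly
\begin{equation}\label{eq:divrule}
\operatorname{div}(\phi\,a\otimes b)=(b\cdot\nabla\phi)\,a .
\end{equation}
We write $\mathbb{T}^3=\mathbb{R}^3/\mathbb{Z}^3$, call $\mathbb{Z}^3$-periodic functions \emph{periodic}, and put $F_\sigma(x)=F(\sigma x)$ for periodic $F$ and integers $\sigma\ge1$.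

\section{A pipe with logarithmic profile}\label{sec:idea}

\subsection{The relaxed equation}

Fix an open ball $U$. An \emph{admissible triple} consists of $v,P,R\in C_c^\infty(U)$, a vector field, a function and a symmetric tensor, with $\operatorname{div}v=0$ and
\begin{equation}\label{eq:NSR}
\operatorname{div}(v\otimes v)-\Delta v+\nabla P=\operatorname{div}R .
\end{equation}
The \emph{stress} $R$ measures how far $v$ is from solving \eqref{eq:NS}. If $\operatorname{div}v=0$, then $\operatorname{div}(\nabla v^T)=\nabla\operatorname{div}v=0$, so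
\begin{equation}\label{eq:lapsym}
\Delta v=\operatorname{div}(\nabla v+\nabla v^T).
\end{equation}
Thus every divergence-free $v_0\in C_c^\infty(U)^3$ belongs to an admissible triple, with $P_0=0$ and $R_0=v_0\otimes v_0-\nabla v_0-\nabla v_0^T$. If admissible triples satisfy $v_n\to u$ in $L^2$, $P_n\to P$ in $L^1$ and $R_n\to0$ in $L^1$, then $v_n\otimes v_n\to u\otimes u$ in $L^1$ and $(u,P)$ is a steady solution.

Convex integration produces such a sequence by adding to $v$ a rapidly oscillating divergence-free field $w$. For $v'=v+w$, the left side of \eqref{eq:NSR} equals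
\begin{equation}\label{eq:threeerrors}
\operatorname{div}(R+w\otimes w)+\operatorname{div}(v\otimes w+w\otimes v)-\Delta w .
\end{equation}
One wants the local average of $w\otimes w$ to cancel $R$, which fixes $\|w\|_{L^2}^2$ at the order of $\|R\|_{L^1}$. The second term is harmless if $\|w\|_{L^1}$ is small, that is, if $w$ is concentrated on a small set. The difficulty is the third term: $\Delta w$ must be the divergence of a tensor small in $L^1$, although $w$ oscillates, concentrates, and is not small in $L^2$.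

\subsection{The critical scaling of pipes}

Take $v=0$, write $x=(y,x_3)$ with $y\in\mathbb{R}^2$, and consider the pipe flow $w=f(y)e_3$ with $f\in C_c^\infty(\mathbb{R}^2)$. It is divergence free, and $\operatorname{div}(w\otimes w)=\partial_3(f^2)e_3=0$, so only the viscous term is left. Let $F=(F_1,F_2,0)$ be any compactly supported smooth field of the variable $y$ with $\operatorname{div}F=\Delta f$. Then $\operatorname{div}(e_3\otimes F)=(\Delta f)e_3$ and $\operatorname{div}(F\otimes e_3)=\partial_3F=0$, so $w$ solves \eqref{eq:NSR} with $P=0$ and the symmetric stress $R=-(e_3\otimes F+F\otimes e_3)$. Per unit length of pipe, we face a problem in the plane: \emph{can $\|F\|_{L^1}$ be much smaller than $\|f\|_{L^2}$?}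

The obvious choice $F=\nabla f$ fails. Multiplying $|f(y)|\le\int|\partial_1f(t,y_2)|\,dt$ by $|f(y)|\le\int|\partial_2f(y_1,t)|\,dt$ and integrating gives
\begin{equation}\label{eq:GNS}
\|f\|_{L^2(\mathbb{R}^2)}^2\le\|\partial_1f\|_{L^1}\|\partial_2f\|_{L^1}\le\|\nabla f\|_{L^1}^2 .
\end{equation}
Concentration does not help: $\varepsilon^{-1}f(y/\varepsilon)$ has the same two norms as $f$. (With a cross-section of dimension $m$, the normalization $\varepsilon^{-m/2}f(y/\varepsilon)$ keeps the $L^2$ norm and multiplies $\|\nabla f\|_{L^1}$ by $\varepsilon^{m/2-1}$; the case $m=2$ of pipes in $\mathbb{R}^3$ is exactly the borderline.)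

Other choices of $F$ do not help either if the stress is measured in $L^s$ with $s>1$. Recall that the Riesz transforms $\mathcal{R}_j$ on $\mathbb{R}^d$ are the Fourier multipliers with symbols $-i\zeta_j/|\zeta|$, in the convention in which $\partial_j$ has symbol $i\zeta_j$, and that they are bounded on $L^s(\mathbb{R}^d)$ for $1<s<\infty$. From $-|\zeta|^2\hat f=i\zeta_j\hat F_j$ we get $\partial_lf=-\mathcal{R}_l\mathcal{R}_jF_j$, so $\|\nabla f\|_{L^s}\le C_s\|F\|_{L^s}$, and for $f$ supported in a fixed disk \eqref{eq:GNS} and H\"older's inequality give $\|f\|_{L^2}\le C\|F\|_{L^s}$. This argument breaks down at $s=1$, which is the exponent we need.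

\subsection{The logarithmic gain}

Take $f=\partial_1\psi$ and $F=\Delta\psi\,e_1$; then $\operatorname{div}F=\partial_1\Delta\psi=\Delta f$. We now need $\|\Delta\psi\|_{L^1}\ll\|\partial_1\psi\|_{L^2}$. The model is $\psi=\log|y|$: its Laplacian is the finite measure $2\pi\delta_0$, while $\partial_1\psi=y_1/|y|^2$ has squared $L^2$ norm $\pi\log2$ on every dyadic annulus. If we regularize the logarithm at scale $\varepsilon$ and truncate it at scale $r$, the Laplacian is of importance only at these two scales, whereas each of the roughly $\log_2(r/\varepsilon)$ scales in between contributes to the energy.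

\begin{lemma}\label{lem:profile}
Let $0<r<\frac18$, let $B_r\subset\mathbb{R}^2$ be the disk of radius $r$ about $0$, and let $\chi\in C_c^\infty(B_r)$ satisfy $0\le\chi\le1$ and $\chi=1$ on $B_{r/2}$. For $0<\varepsilon<r/4$ put
\[
\psi_\varepsilon=\chi\,\gamma_\varepsilon,\qquad \gamma_\varepsilon(y)=\tfrac12\log(|y|^2+\varepsilon^2),\qquad c_\varepsilon=\|\partial_1\psi_\varepsilon\|_{L^2}^{-1}.
\]
Then, with constants independent of $\varepsilon$,
\begin{equation}\label{eq:profile}
\|\psi_\varepsilon\|_{L^2}\le C,\qquad\|\nabla\psi_\varepsilon\|_{L^q}\le C_q\quad(1\le q<2),\qquad\|\Delta\psi_\varepsilon\|_{L^1}\le C,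
\end{equation}
and $c_\varepsilon^{-2}\ge\frac{\pi}{4}\log\frac{r}{2\varepsilon}$. In particular $c_\varepsilon\to0$ as $\varepsilon\to0$.
\end{lemma}

\begin{proof}
On $B_r$ we have $|y|^2\le|y|^2+\varepsilon^2<1$, so $|\gamma_\varepsilon|\le|\log|y||$, which lies in every $L^s(B_r)$, $s<\infty$; this gives the first bound. Next, $\nabla\gamma_\varepsilon=y/(|y|^2+\varepsilon^2)$ satisfies $|\nabla\gamma_\varepsilon|\le|y|^{-1}$, which lies in $L^q(B_r)$ for $q<2$, and $\nabla\psi_\varepsilon=\chi\nabla\gamma_\varepsilon+\gamma_\varepsilon\nabla\chi$ gives the second bound. Further,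
\[
\Delta\gamma_\varepsilon=\frac{2}{|y|^2+\varepsilon^2}-\frac{2|y|^2}{(|y|^2+\varepsilon^2)^2}=\frac{2\varepsilon^2}{(|y|^2+\varepsilon^2)^2}\ge0,\qquad
\int_{\mathbb{R}^2}\Delta\gamma_\varepsilon=2\pi\int_0^\infty\frac{2\varepsilon^2s\,ds}{(s^2+\varepsilon^2)^2}=2\pi .
\]
In $\Delta\psi_\varepsilon=\chi\Delta\gamma_\varepsilon+2\nabla\chi\cdot\nabla\gamma_\varepsilon+\gamma_\varepsilon\Delta\chi$ the first term has $L^1$ norm at most $2\pi$, and the other two are supported in $r/2\le|y|<r$, where $|\nabla\gamma_\varepsilon|\le2/r$ and $|\gamma_\varepsilon|\le\log(2/r)$. Finally, $\partial_1\psi_\varepsilon=y_1/(|y|^2+\varepsilon^2)$ on $B_{r/2}$. In polar coordinates, with $\int_0^{2\pi}\cos^2=\pi$ and $s^2+\varepsilon^2\le2s^2$ for $s\ge\varepsilon$,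
\[
\|\partial_1\psi_\varepsilon\|_{L^2}^2\ge\pi\int_\varepsilon^{r/2}\frac{s^3\,ds}{(s^2+\varepsilon^2)^2}\ge\frac\pi4\int_\varepsilon^{r/2}\frac{ds}{s}=\frac\pi4\log\frac r{2\varepsilon}.\qedhere
\]
\end{proof}

The pipe $w=c_\varepsilon\,\partial_1\psi_\varepsilon(y)\,e_3$ therefore solves \eqref{eq:NSR} with $P=0$ and $R=-c_\varepsilon\Delta\psi_\varepsilon\,(e_3\otimes e_1+e_1\otimes e_3)$, and per unit length
\[
\|w\|_{L^2}=1,\qquad\|w\|_{L^q}\le C_qc_\varepsilon\quad(q<2),\qquad\|R\|_{L^1}\le Cc_\varepsilon .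
\]
This is the behavior demanded after \eqref{eq:threeerrors}: as $\varepsilon\to0$, the field $w$ becomes invisible to both linear terms, while $w\otimes w$ keeps unit mass in the component $e_3\otimes e_3$.

To cancel a given stress we repeat the pipe periodically, compress the pattern by a large integer $\sigma$, multiply it by an amplitude $a(x)$ read off from $R$, and use several directions. Replacing $f^2(\sigma\,\cdot)$ by its mean costs an error of order $\sigma^{-1}$. Compression multiplies the viscous stress by $\sigma$, since $\Delta(f_\sigma)=\operatorname{div}(\sigma F_\sigma)$, so it becomes of order $\sigma c_\varepsilon$. We must therefore choose $\sigma$ first and $\varepsilon$ afterwards, and as the gain $c_\varepsilon$ is only logarithmic, $\varepsilon$ will be exponentially small in a power of $\sigma$. Consequently every estimate below has to be uniform in $\varepsilon$: it may use the three norms in \eqref{eq:profile} and the normalization in $L^2$, and nothing else about the profile.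

\section{Two tools}\label{sec:tools}

\subsection{A symmetric antidivergence with compact support}

Some errors will appear as vector fields $G$ small in $L^1$, and must be converted into stresses that are small in $L^1$, supported in $U$, and symmetric, because only symmetric tensors can be canceled by $w\otimes w$ at the next step. If $S\in C_c^\infty$ is symmetric and $K(x)=b+Mx$ with $M$ skew, then
\begin{equation}\label{eq:killing}
\int\operatorname{div}S\cdot K=-\int S:M=0 .
\end{equation}
So $G$ must have zero mean and zero angular momentum. These conditions suffice.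

\begin{lemma}\label{lem:antidiv}
Let $U$ be an open ball. There is a constant $C_U$ such that every $G\in C_c^\infty(U)^3$ with $\int G=0$ and $\int(x_iG_j-x_jG_i)=0$ for all $i,j$ equals $\operatorname{div}S$ for a symmetric $S\in C_c^\infty(U)$ with $\|S\|_{L^1}\le C_U\|G\|_{L^1}$.
\end{lemma}

\begin{proof}
Fix $\omega\in C_c^\infty(U)$ with $\int\omega=1$, supported in a closed ball inside $U$; being convex, $U$ is star-shaped with respect to every point of that ball. Bogovskii's operator is
\[
\mathcal{B}g(x)=\int_Ug(y)\,\Gamma(x,y)\,dy,\qquad\Gamma(x,y)=(x-y)\int_1^\infty\omega\bigl(y+t(x-y)\bigr)\,t^2\,dt .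
\]
By \cite[Lemma III.3.1 and its proof]{Galdi}, for $g\in C_c^\infty(U)$ with $\int g=0$ we have $\mathcal{B}g\in C_c^\infty(U)^3$, $\operatorname{div}\mathcal{B}g=g$, and $\|\nabla\mathcal{B}g\|_{L^s}\le C_s\|g\|_{L^s}$ for $1<s<\infty$, with $C_s$ depending only on $s$, $U$ and $\omega$. (The support property is visible in the kernel: $\Gamma(x,y)\neq0$ forces $x$ to lie on a segment from $y$ to a point of $\operatorname{supp}\omega$.)

The gradient bound excludes $s=1$, and we shall need it to symmetrize. We therefore first gain integrability. Let $\varrho$ be the radius of $U$ and $x,y\in U$. The integrand in $\Gamma$ vanishes for $t|x-y|\ge2\varrho$, so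
\[
|\Gamma(x,y)|\le\|\omega\|_{L^\infty}|x-y|\,\frac{(2\varrho)^3}{3|x-y|^3}\le C|x-y|^{-2}.
\]
Since $|x|^{-5/2}$ is locally integrable on $\mathbb{R}^3$, $\sup_{y\in U}\|\Gamma(\cdot,y)\|_{L^{5/4}(U)}<\infty$, and Minkowski's integral inequality gives $\|\mathcal{B}g\|_{L^{5/4}}\le C\|g\|_{L^1}$.

Let $T_{ij}=(\mathcal{B}G_i)_j$. Then $\operatorname{div}T=G$ and $\|T\|_{L^{5/4}}\le C\|G\|_{L^1}$. It remains to replace the antisymmetric part $Q=\frac12(T-T^T)$ by a symmetric tensor with the same divergence. Since $\int T_{ik}=\int T_{ij}\,\partial_jx_k=-\int x_kG_i$, the angular momentum condition says that $Q$ has mean zero. So we may put $W_{ijk}=(\mathcal{B}Q_{ij})_k$ for $i<j$ and extend $W$ antisymmetrically in $(i,j)$; then $\partial_kW_{ijk}=Q_{ij}$ for all $i,j$. The tensor $S'_{ij}=\partial_k(W_{ikj}+W_{jki})$ is symmetric, and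
\[
\partial_jS'_{ij}=\partial_k(\partial_jW_{ikj})+\partial_j\partial_kW_{jki}=\partial_kQ_{ik},
\]
because $W_{jki}$ is antisymmetric in $(j,k)$. Hence $S=\frac12(T+T^T)+S'\in C_c^\infty(U)$ is symmetric, $\operatorname{div}S=\operatorname{div}\bigl(\frac12(T+T^T)+Q\bigr)=G$, and
\[
\|S\|_{L^1}\le C\|S\|_{L^{5/4}}\le C\bigl(\|T\|_{L^{5/4}}+\|\nabla W\|_{L^{5/4}}\bigr)\le C\|T\|_{L^{5/4}}\le C\|G\|_{L^1}.\qedhere
\]
\end{proof}

\subsection{Six directions}

A pipe in direction $\xi$ with amplitude $a$ contributes $a^2\xi\otimes\xi$ to the average of $w\otimes w$. Symmetric matrices form a space of dimension six, so we take six directions; the coefficients must be positive, and bounded below so that their square roots are smooth.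

\begin{lemma}\label{lem:algebra}
Let $\Lambda=\{e_i+e_j,\ e_i-e_j:\ 1\le i<j\le3\}$, so that $|\xi|^2=2$ for $\xi\in\Lambda$. There are linear functions $\mu_\xi$ on symmetric matrices with $M=\sum_{\xi\in\Lambda}\mu_\xi(M)\,\xi\otimes\xi$, and $\mu_\xi(M)\ge\frac18$ whenever all entries of $M-\mathrm{Id}$ are at most $\frac1{10}$ in modulus.
\end{lemma}

\begin{proof}
No summation is implied in this proof. For $\{i,j,k\}=\{1,2,3\}$ put $s_{ij}=\frac12(M_{ii}+M_{jj}-M_{kk})$ and $\mu_{e_i\pm e_j}(M)=\frac12(s_{ij}\pm M_{ij})$. The matrix $(e_i\pm e_j)\otimes(e_i\pm e_j)$ has entries $1$ at $(i,i)$ and $(j,j)$, and $\pm1$ at $(i,j)$ and $(j,i)$. So the $(i,j)$ entry of the sum is $\mu_{e_i+e_j}-\mu_{e_i-e_j}=M_{ij}$, and the $(i,i)$ entry is $s_{ij}+s_{ik}=M_{ii}$. Under the closeness assumption $s_{ij}\ge\frac12(0.9+0.9-1.1)=0.35$, and $\mu_\xi\ge\frac12(0.35-0.1)=\frac18$.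
\end{proof}

\section{Periodic pipes}\label{sec:pipes}

Products of pipes in different directions would create errors of order one in $L^1$ unless the pipes are disjoint. In three dimensions lines in general position do not meet, and since the directions in $\Lambda$ are integer vectors, the lines close up in $\mathbb{T}^3$ and stay a positive distance apart. For $\xi\in\Lambda$ fix an orthonormal basis $(A_\xi,A'_\xi)$ of the plane $\xi^\perp$.

\begin{lemma}\label{lem:pipes}
There is $r\in(0,\frac18)$ such that, with $c_\varepsilon$ as in Lemma~\ref{lem:profile}, for every $\varepsilon\in(0,r/4)$ there are smooth periodic functions $\Phi_\xi$, $f_\xi=A_\xi\cdot\nabla\Phi_\xi$ and $\Theta_\xi$, $\xi\in\Lambda$, with the following properties, all constants being independent of $\varepsilon$.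
\begin{enumerate}
\item[(i)] The supports of the $\Phi_\xi$ are pairwise disjoint, and $\xi\cdot\nabla\Phi_\xi=\xi\cdot\nabla f_\xi=\xi\cdot\nabla\Theta_\xi=0$.
\item[(ii)] $\int_{\mathbb{T}^3}f_\xi^2=1$, while $\|\Phi_\xi\|_{L^2(\mathbb{T}^3)}\le Cc_\varepsilon$, $\|\nabla\Phi_\xi\|_{L^q(\mathbb{T}^3)}\le C_qc_\varepsilon$ for $1\le q<2$, and $\|\Delta\Phi_\xi\|_{L^1(\mathbb{T}^3)}\le Cc_\varepsilon$.
\item[(iii)] $\Delta\Theta_\xi=f_\xi^2-1$ and $\|\nabla\Theta_\xi\|_{L^1(\mathbb{T}^3)}\le C$.
\end{enumerate}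
\end{lemma}

\begin{proof}
\emph{Axes.} For $\xi\ne\xi'$ the sets $x+\mathbb{R}\xi+\mathbb{Z}^3$ and $x'+\mathbb{R}\xi'+\mathbb{Z}^3$ meet if and only if $x-x'\in\mathbb{R}\xi+\mathbb{R}\xi'+\mathbb{Z}^3$, a countable union of planes and hence a null set. Choosing points $x_\xi$ one after another, each outside finitely many null sets, we make the six sets $X_\xi=x_\xi+\mathbb{R}\xi+\mathbb{Z}^3$ pairwise disjoint. The image of $X_\xi$ in $\mathbb{T}^3$ is the closed curve $t\mapsto x_\xi+t\xi$, $0\le t\le1$, which is compact. So there is $r\in(0,\frac18)$ such that the closed $r$-neighborhoods of the $X_\xi$ are pairwise disjoint.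

\emph{Cross-section.} Let $\xi=e_i\pm e_j$, let $k$ be the third index, and let $\Pi_\xi x=x-\frac12(x\cdot\xi)\xi$ be the orthogonal projection onto $\xi^\perp$. Then $\Pi_\xi e_i=\frac12(e_i\mp e_j)$, $\Pi_\xi e_j=\mp\Pi_\xi e_i$, $\Pi_\xi e_k=e_k$. So $\Pi_\xi\mathbb{Z}^3$ is a rectangular lattice in $\xi^\perp$ whose cell $D$, spanned by $\Pi_\xi e_i$ and $e_k$, has sides $1/\sqrt2$ and $1$. Let $L_\xi=\Pi_\xi(x_\xi+\mathbb{Z}^3)$; its points are at mutual distance at least $1/\sqrt2>2r$. For $\phi$ supported in $B_r\subset\mathbb{R}^2$ define the periodization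
\[
\phi^\#(x)=\sum_{z\in L_\xi}\phi\bigl((x-z)\cdot A_\xi,\ (x-z)\cdot A'_\xi\bigr).
\]
It is constant along $\xi$; it is periodic, because replacing $x$ by $x+m$ with $m\in\mathbb{Z}^3$ amounts to replacing $L_\xi$ by $L_\xi-\Pi_\xi m=L_\xi$; it is supported in the $r$-neighborhood of $X_\xi$; and its terms have disjoint supports, so $|\phi^\#|^q=(|\phi|^q)^\#$. The vectors $\xi,e_i,e_k$ form a basis of $\mathbb{Z}^3$, so $x=s\xi+\alpha e_i+\beta e_k$ with $s,\alpha,\beta\in[0,1)$ parametrizes $\mathbb{T}^3$ with Jacobian $1$, and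
\begin{equation}\label{eq:haar}
\int_{\mathbb{T}^3}|\phi^\#|^q=\int_0^1\!\!\int_0^1(|\phi|^q)^\#(\alpha\Pi_\xi e_i+\beta e_k)\,d\alpha\,d\beta=\frac1{|D|}\int_D(|\phi|^q)^\#=\sqrt2\int_{\mathbb{R}^2}|\phi|^q .
\end{equation}

\emph{The functions $\Phi_\xi$, $f_\xi$.} Put $\Phi_\xi=2^{-1/4}c_\varepsilon\,\psi_\varepsilon^\#$. As $(A_\xi,A'_\xi,\xi/\sqrt2)$ is an orthonormal frame, $f_\xi$, $|\nabla\Phi_\xi|$ and $\Delta\Phi_\xi$ are $2^{-1/4}c_\varepsilon$ times the periodizations of $\partial_1\psi_\varepsilon$, $|\nabla\psi_\varepsilon|$ and $\Delta\psi_\varepsilon$. Now (ii) follows from \eqref{eq:haar}, \eqref{eq:profile} and the definition of $c_\varepsilon$.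

\emph{The function $\Theta_\xi$.} Let $\Theta_\xi$ be the mean-zero periodic solution of $\Delta\Theta_\xi=f_\xi^2-1$; it exists and is smooth by Fourier series, since the right side has mean zero. Only the $L^1$ norm of the right side is bounded uniformly in $\varepsilon$ (by $2$), so we use the Green function $\mathcal{G}$, the mean-zero periodic solution of $\Delta\mathcal{G}=\sum_{m\in\mathbb{Z}^3}\delta_m-1$. Let $E(x)=-\frac1{4\pi|x|}$, so $\Delta E=\delta_0$ on $\mathbb{R}^3$, let $\beta_0$ be a smooth cutoff equal to $1$ near $0$ and supported in the ball of radius $\frac12$, and let $\mathcal{G}_0=\sum_m(\beta_0E)(\cdot-m)$. Then $\Delta(\mathcal{G}-\mathcal{G}_0)$ is smooth and periodic, so $\mathcal{G}-\mathcal{G}_0$ is smooth, and $|\nabla(\beta_0E)|\le C|x|^{-2}$ is integrable. Thus $\nabla\mathcal{G}\in L^1(\mathbb{T}^3)$, and $\Theta_\xi=\mathcal{G}*(f_\xi^2-1)$ gives $\|\nabla\Theta_\xi\|_{L^1}\le2\|\nabla\mathcal{G}\|_{L^1}$. Finally, $\xi\cdot\nabla\Theta_\xi$ is periodic, has mean zero, and is harmonic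 because $\xi\cdot\nabla(f_\xi^2)=0$; hence it vanishes.
\end{proof}

Bounds on $\mathbb{T}^3$ transfer to $U$ uniformly in the frequency: for periodic $F$, integers $\sigma\ge1$ and $1\le q\le2$,
\begin{equation}\label{eq:transfer}
\|F_\sigma\|_{L^q(U)}\le C_U\|F\|_{L^q(\mathbb{T}^3)} .
\end{equation}
Indeed, $U$ is covered by at most $C\sigma^3$ cubes of the grid $\sigma^{-1}(\mathbb{Z}^3+[0,1]^3)$, and the integral of $|F_\sigma|^q$ over each is $\sigma^{-3}\|F\|_{L^q(\mathbb{T}^3)}^q$.

\section{The iteration step}\label{sec:step}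

\begin{proposition}\label{prop:step}
Let $(v,P,R)$ be an admissible triple in the open ball $U$, let $\delta\in(0,1]$ and $q\in[1,2)$. There is an admissible triple $(v',P',R')$ in $U$ with
\begin{gather*}
\|v'-v\|_{L^2}\le6\|R\|_{L^1}^{1/2}+\delta,\qquad\|v'-v\|_{L^q}\le\delta,\\
\|R'\|_{L^1}\le\delta,\qquad\|P'-P\|_{L^1}\le10\|R\|_{L^1}+\delta .
\end{gather*}
\end{proposition}

\begin{proof}
\emph{Step 1: amplitudes.} The average of $w\otimes w$ is a nonnegative matrix and $-R$ need not be. But a stress of the form $\rho\,\mathrm{Id}$ has divergence $\nabla\rho$ and can be moved into the pressure, so it is enough to produce $\rho\,\mathrm{Id}-R$ with $\rho$ about $10|R|$. Fix $\eta>0$ with $30\,\eta|U|\le\delta^2/16$, and let $\rho=10(|R|^2+\eta^2)^{1/2}$, a smooth positive function with $|R|/\rho\le\frac1{10}$ and $\rho\le10(|R|+\eta)$. Let $\theta\in C_c^\infty(U)$, $0\le\theta\le1$, equal $1$ on $\operatorname{supp}R$, and put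
\[
a_\xi=\theta\,\bigl(\rho\,\mu_\xi(\mathrm{Id}-R/\rho)\bigr)^{1/2}.
\]
By Lemma~\ref{lem:algebra} the expression under the root is at least $\rho/8>0$, so $a_\xi\in C_c^\infty(U)$, and since $\theta^2R=R$,
\begin{equation}\label{eq:cancel}
\sum_\xi a_\xi^2\,\xi\otimes\xi=\theta^2\rho\,\mathrm{Id}-R .
\end{equation}
Taking the trace, with $|\operatorname{tr}R|=|R:\mathrm{Id}|\le\sqrt3|R|$ and $30+\sqrt3<32$, we find
\begin{equation}\label{eq:trace}
\sum_\xi|\xi|^2\int a_\xi^2\le\int\bigl(3\theta^2\rho+|\operatorname{tr}R|\bigr)\le32\|R\|_{L^1}+\frac{\delta^2}{16}.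
\end{equation}
Define $P'=P-\theta^2\rho\in C_c^\infty(U)$; then $\|P'-P\|_{L^1}\le10\|R\|_{L^1}+10\eta|U|\le10\|R\|_{L^1}+\delta$.

From now on $\sigma\ge1$ is an integer, $\varepsilon$ is so small that $c=c_\varepsilon\le1$, and $C_a$ denotes constants that may depend on $U$, $q$, $\|v\|_{L^\infty}$ and the $C^3$ norms of the $a_\xi$, but not on $\sigma$ or $\varepsilon$. We write $\Phi_{\xi,\sigma}=(\Phi_\xi)_\sigma$ and $f_{\xi,\sigma}=(f_\xi)_\sigma$, and use Lemma~\ref{lem:pipes} together with \eqref{eq:transfer} without further mention.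

\emph{Step 2: the perturbation.} The modulated pipe $a_\xi f_{\xi,\sigma}\,\xi$ has divergence $(\xi\cdot\nabla a_\xi)f_{\xi,\sigma}\ne0$. The divergence of an antisymmetric tensor is divergence free, and the unmodulated pipe is of this form, with potential $\Phi_\xi$; so we modulate the potential. With $\Omega_\xi=\xi\otimes A_\xi-A_\xi\otimes\xi$ let
\[
w_\xi=\sigma^{-1}\operatorname{div}\bigl(a_\xi\Phi_{\xi,\sigma}\,\Omega_\xi\bigr),\qquad w=\sum_\xi w_\xi,\qquad v'=v+w .
\]
Then $v'\in C_c^\infty(U)^3$ and $\operatorname{div}v'=0$. By \eqref{eq:divrule}, $\operatorname{div}(\phi\,\Omega_\xi)=(A_\xi\cdot\nabla\phi)\xi-(\xi\cdot\nabla\phi)A_\xi$. For $\phi=a_\xi\Phi_{\xi,\sigma}$ we have $A_\xi\cdot\nabla\phi=\sigma a_\xi f_{\xi,\sigma}+\Phi_{\xi,\sigma}A_\xi\cdot\nabla a_\xi$ and $\xi\cdot\nabla\phi=\Phi_{\xi,\sigma}\,\xi\cdot\nabla a_\xi$. Thus $w_\xi=w_\xi^p+w_\xi^c$, a principal part and a corrector,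
\[
w_\xi^p=a_\xi f_{\xi,\sigma}\,\xi,\qquad w_\xi^c=\sigma^{-1}\Phi_{\xi,\sigma}\bigl((A_\xi\cdot\nabla a_\xi)\xi-(\xi\cdot\nabla a_\xi)A_\xi\bigr).
\]
Both are supported in $\operatorname{supp}\Phi_{\xi,\sigma}$, and these six sets are pairwise disjoint.

\emph{Step 3: size of $w$.} Since $|f_\xi|\le|\nabla\Phi_\xi|$ and $U$ is bounded,
\begin{equation}\label{eq:wsize}
\|w_\xi^p\|_{L^2}\le C_a,\qquad\|w_\xi^c\|_{L^2}\le C_a\sigma^{-1}c,\qquad\|w\|_{L^1}+\|w\|_{L^q}\le C_ac .
\end{equation}
The last bound is the only place where $q<2$ is used. The first bound involves $\|a_\xi\|_{L^\infty}$, which is not controlled by $\|R\|_{L^1}$; for the convergence of the scheme we need a sharper one, obtained by replacing $f_{\xi,\sigma}^2$ by its mean. Put $Y_\xi=(\nabla\Theta_\xi)_\sigma$. Then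
\begin{equation}\label{eq:Y}
\operatorname{div}Y_\xi=\sigma\,(f_{\xi,\sigma}^2-1),\qquad\xi\cdot\nabla Y_\xi=0,\qquad\|Y_\xi\|_{L^1(U)}\le C .
\end{equation}
By disjointness of supports, integration by parts and \eqref{eq:trace},
\begin{equation}\label{eq:wp}
\Bigl\|\sum_\xi w_\xi^p\Bigr\|_{L^2}^2=\sum_\xi|\xi|^2\Bigl(\int a_\xi^2-\sigma^{-1}\int\nabla(a_\xi^2)\cdot Y_\xi\Bigr)\le32\|R\|_{L^1}+\frac{\delta^2}{16}+C_a\sigma^{-1}.
\end{equation}

\emph{Step 4: the quadratic term.} We treat the terms of \eqref{eq:threeerrors} in turn. Since $w_\xi\otimes w_{\xi'}=0$ for $\xi\ne\xi'$,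
\[
w\otimes w=\sum_\xi\bigl(a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi+S_\xi^c\bigr),\qquad S_\xi^c=w_\xi^p\otimes w_\xi^c+w_\xi^c\otimes w_\xi^p+w_\xi^c\otimes w_\xi^c .
\]
The tensor $S_\xi^c$ is symmetric, and $\|S_\xi^c\|_{L^1}\le2\|w_\xi^p\|_{L^2}\|w_\xi^c\|_{L^2}+\|w_\xi^c\|_{L^2}^2\le C_ac$ by \eqref{eq:wsize}. Let $b_\xi=\xi\cdot\nabla(a_\xi^2)$. Because $\xi\cdot\nabla f_\xi=0$, the derivative in \eqref{eq:divrule} falls on the amplitude only: $\operatorname{div}(a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi)=b_\xi f_{\xi,\sigma}^2\,\xi$. By \eqref{eq:cancel}, $\operatorname{div}R=\nabla(\theta^2\rho)-\sum_\xi b_\xi\,\xi$. Adding,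
\[
\operatorname{div}R+\sum_\xi\operatorname{div}(a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi)=\nabla(\theta^2\rho)+\sum_\xi b_\xi\,(f_{\xi,\sigma}^2-1)\,\xi .
\]
The stress $R$ has disappeared. What is left is not small in $L^1$, but it oscillates. By \eqref{eq:Y} the tensor $\sigma^{-1}b_\xi\,\xi\otimes Y_\xi$ is an approximate antidivergence of it, and adding the transpose to make it symmetric costs little because $Y_\xi$ is constant along $\xi$. With $T_\xi=\sigma^{-1}b_\xi(\xi\otimes Y_\xi+Y_\xi\otimes\xi)$ we have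
\[
\operatorname{div}(b_\xi\,\xi\otimes Y_\xi)=\bigl(b_\xi\operatorname{div}Y_\xi+\nabla b_\xi\cdot Y_\xi\bigr)\xi,\qquad
\operatorname{div}(b_\xi\,Y_\xi\otimes\xi)=(\xi\cdot\nabla b_\xi)Y_\xi,
\]
so that
\[
b_\xi(f_{\xi,\sigma}^2-1)\,\xi=\operatorname{div}T_\xi-G_\xi^o,\qquad G_\xi^o=\sigma^{-1}\bigl[(\nabla b_\xi\cdot Y_\xi)\xi+(\xi\cdot\nabla b_\xi)Y_\xi\bigr],
\]
and $\|T_\xi\|_{L^1}+\|G_\xi^o\|_{L^1}\le C_a\sigma^{-1}$.

\emph{Step 5: the viscous term.} This is where the logarithmic profile enters. As in Section~\ref{sec:idea}, we let the Laplacian act on the potential: $\Delta w_\xi=\operatorname{div}(h_\xi\Omega_\xi)$ with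
\[
h_\xi=\sigma^{-1}\Delta(a_\xi\Phi_{\xi,\sigma})=\sigma a_\xi(\Delta\Phi_\xi)_\sigma+2\nabla a_\xi\cdot(\nabla\Phi_\xi)_\sigma+\sigma^{-1}(\Delta a_\xi)\Phi_{\xi,\sigma}.
\]
The second derivatives of $\Phi_\xi$ occur only through $\Delta\Phi_\xi$, so Lemma~\ref{lem:pipes}(ii) gives $\|h_\xi\|_{L^1}\le C_a\sigma c$. The tensor $h_\xi\Omega_\xi$ is antisymmetric. Write $\Omega_\xi=\Sigma_\xi-2A_\xi\otimes\xi$ with $\Sigma_\xi=\xi\otimes A_\xi+A_\xi\otimes\xi$ symmetric; by \eqref{eq:divrule},
\[
-\Delta w_\xi=-\operatorname{div}(h_\xi\Sigma_\xi)+G_\xi^v,\qquad G_\xi^v=2(\xi\cdot\nabla h_\xi)A_\xi .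
\]
The extra derivative points along the pipe, so $\xi\cdot\nabla h_\xi=\sigma^{-1}\Delta\bigl((\xi\cdot\nabla a_\xi)\Phi_{\xi,\sigma}\bigr)$. This is $h_\xi$ with $a_\xi$ replaced by $\xi\cdot\nabla a_\xi$, and hence $\|G_\xi^v\|_{L^1}\le C_a\sigma c$.

\emph{Step 6: the new stress.} Steps 4 and 5 and the definition of $P'$ give
\begin{equation}\label{eq:collect}
\operatorname{div}(v'\otimes v')-\Delta v'+\nabla P'=\operatorname{div}S_1+G,
\end{equation}
\[
S_1=v\otimes w+w\otimes v+\sum_\xi\bigl(S_\xi^c+T_\xi-h_\xi\Sigma_\xi\bigr),\qquad G=\sum_\xi\bigl(G_\xi^v-G_\xi^o\bigr),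
\]
with $S_1\in C_c^\infty(U)$ symmetric and $G\in C_c^\infty(U)^3$. Since $\|v\otimes w\|_{L^1}\le\|v\|_{L^\infty}\|w\|_{L^1}\le C_ac$, we have $\|S_1\|_{L^1}+\|G\|_{L^1}\le C_a(c+\sigma^{-1}+\sigma c)$. The moment conditions for $G$ need no computation: by \eqref{eq:collect} and \eqref{eq:lapsym}, $G=\operatorname{div}Z$ with
\[
Z=v'\otimes v'-\nabla v'-(\nabla v')^T+P'\,\mathrm{Id}-S_1\in C_c^\infty(U)
\]
symmetric (but large), so \eqref{eq:killing} gives $\int G\cdot K=0$ for all $K=b+Mx$ with $M$ skew, which are the hypotheses of Lemma~\ref{lem:antidiv}. Let $S_2$ be the tensor given by that lemma and $R'=S_1+S_2$. Then $(v',P',R')$ is admissible and $\|R'\|_{L^1}\le C_a(c+\sigma^{-1}+\sigma c)$.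

\emph{Step 7: parameters.} Given $\sigma$, choose $\varepsilon$ with $c_\varepsilon\le\sigma^{-2}$; this is possible since $c_\varepsilon\to0$ and $c_\varepsilon$ does not depend on $\sigma$. Then $\|R'\|_{L^1}$ and $\|w\|_{L^q}$ are at most $C_a\sigma^{-1}$, and by \eqref{eq:wp}, \eqref{eq:wsize} and $\sqrt{32}<6$,
\[
\|w\|_{L^2}\le6\|R\|_{L^1}^{1/2}+\frac\delta4+(C_a\sigma^{-1})^{1/2}+C_a\sigma^{-1}.
\]
As $C_a$ depends on neither parameter, all the bounds hold for $\sigma$ large.
\end{proof}

\section{Passage to the limit}\label{sec:limit}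

\begin{proof}[Proof of Theorem~\ref{thm:exist}]
Start from the admissible triple $(v_0,0,R_0)$, $R_0=v_0\otimes v_0-\nabla v_0-\nabla v_0^T$, and apply Proposition~\ref{prop:step} inductively with $\delta_n=\tau^24^{-n}/400$, $n\ge0$. This gives admissible triples $(v_n,P_n,R_n)$ with $\|R_{n+1}\|_{L^1}\le\delta_n$, $\|v_{n+1}-v_n\|_{L^q}\le\delta_n$, $\|v_{n+1}-v_n\|_{L^2}\le6\|R_n\|_{L^1}^{1/2}+\delta_n$ and $\|P_{n+1}-P_n\|_{L^1}\le10\|R_n\|_{L^1}+\delta_n$. We have $\sum_n\delta_n^{1/2}=\tau/10$ and, as $\tau\le1$, $\sum_n\delta_n=\tau^2/300\le\tau/300$. Therefore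
\[
\sum_{n\ge0}\|v_{n+1}-v_n\|_{L^2}\le6\|R_0\|_{L^1}^{1/2}+6\sum_{n\ge1}\delta_{n-1}^{1/2}+\sum_{n\ge0}\delta_n\le6\|R_0\|_{L^1}^{1/2}+\tau ,
\]
and $\sum_n\|P_{n+1}-P_n\|_{L^1}<\infty$. So $v_n\to u$ in $L^2$, $P_n\to P$ in $L^1$ and $R_n\to0$ in $L^1$, the limits are supported in $\overline U$, and the $L^2$ bound holds. On the bounded set $U$ the convergence $v_n\to u$ holds in $L^q$ as well, so $\|u-v_0\|_{L^q}\le\sum_n\delta_n<\tau$. Finally, $\|v_n\otimes v_n-u\otimes u\|_{L^1}\le\|v_n-u\|_{L^2}(\|v_n\|_{L^2}+\|u\|_{L^2})\to0$, so \eqref{eq:NSR} and $\operatorname{div}v_n=0$ pass to the limit in the sense of distributions and give \eqref{eq:NS}.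
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:limits}(a)]
Let $U$ be an open ball containing $\operatorname{supp}v$. Apply Theorem~\ref{thm:exist} with $v_0=v$, $q=q_n\uparrow2$ and $\tau=1/n$. The solutions $u_n$ are supported in $\overline U$ and bounded in $L^2$. For $q<2$ and $n$ so large that $q_n\ge q$, H\"older's inequality gives $\|u_n-v\|_{L^q}\le|U|^{1/q-1/q_n}/n\to0$. A sequence bounded in $L^2$ that converges as a distribution converges weakly in $L^2$, since test functions are dense.
\end{proof}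

\begin{remark}\label{rem:q2}
The restriction $q<2$ is necessary. Let $v\in C_c^\infty$ be divergence free and suppose that steady solutions $u_n$ converge to $v$ in $L^2_{\mathrm{loc}}$. Testing \eqref{eq:NS} with $v$ removes the pressure: $-\int u_n\otimes u_n:\nabla v=\int u_n\cdot\Delta v$. In the limit the left side is $-\int v\cdot\nabla\frac{|v|^2}2=0$ and the right side is $-\int|\nabla v|^2$, so $v=0$. In particular, Theorem~\ref{thm:limits}(a) with $v\ne0$ shows that Theorem~\ref{thm:limits}(b) fails for $p=2$.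
\end{remark}

\section{Rigidity above $L^2$}\label{sec:rigid}

For $u\in L^p$ with $p>2$, the tensor $u\otimes u$ lies in $L^{p/2}$ with $p/2>1$, where Riesz transforms are bounded. The argument that ruled out a gain for $s>1$ in Section~\ref{sec:idea} then becomes a bound for $\nabla u$. To invert the Laplacian on $\mathbb{R}^3$ we must exclude harmonic remainders.

\begin{lemma}\label{lem:liouville}
Let $H$ be a distribution on $\mathbb{R}^3$ with $\Delta H=0$ that is a finite sum $\sum_m\partial^{\alpha_m}F_m$ with $F_m\in L^{s_m}(\mathbb{R}^3)$, $1\le s_m<\infty$. Then $H=0$.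
\end{lemma}

\begin{proof}
By Weyl's lemma $H$ is a smooth harmonic function. Let $\varphi\in C_c^\infty$ be radial with $\int\varphi=1$, and $\varphi_\lambda=\lambda^{-3}\varphi(\cdot/\lambda)$. The mean value property gives $H=H*\varphi_\lambda$ for all $\lambda>0$, and by H\"older's inequality, with $s_m'$ the conjugate exponent,
\[
|H(x)|\le\sum_m\|F_m\|_{L^{s_m}}\|\partial^{\alpha_m}\varphi_\lambda\|_{L^{s_m'}}\le C\sum_m\lambda^{-|\alpha_m|-3/s_m}\to0\qquad(\lambda\to\infty).\qedhere
\]
\end{proof}

For a tensor $S\in L^s(\mathbb{R}^3)$, $1<s<\infty$, not necessarily symmetric, let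
\[
\widetilde P(S)=\mathcal{R}_i\mathcal{R}_jS_{ij},\qquad V_{kl}(S)=-\mathcal{R}_l\mathcal{R}_jS_{kj}-\mathcal{R}_l\mathcal{R}_k\widetilde P(S).
\]
These operators are bounded on $L^s$. Comparing symbols gives $\Delta\mathcal{R}_i\mathcal{R}_jF=-\partial_i\partial_jF$ for Schwartz functions, and by density for $F\in L^s$.

\begin{lemma}\label{lem:grad}
Let $2<p<\infty$, let $u\in L^p(\mathbb{R}^3)$ be a steady solution, $S=u\otimes u$ and $\widetilde P=\widetilde P(S)$. Then
\begin{equation}\label{eq:canonical}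
\Delta u=\operatorname{div}S+\nabla\widetilde P,\qquad\partial_lu_k=V_{kl}(S),
\end{equation}
and $\|\nabla u\|_{L^{p/2}}+\|\widetilde P\|_{L^{p/2}}\le C_p\|u\|_{L^p}^2$.
\end{lemma}

\begin{proof}
The divergence of \eqref{eq:NS} gives $\Delta P=-\partial_i\partial_jS_{ij}=\Delta\widetilde P$. So $\nabla(P-\widetilde P)=\Delta u-\operatorname{div}S-\nabla\widetilde P$ is harmonic, and it is a sum of derivatives of $u\in L^p$ and $S,\widetilde P\in L^{p/2}$. It vanishes by Lemma~\ref{lem:liouville}, which is the first identity. Next, $\Delta V_{kl}(S)=\partial_l\partial_jS_{kj}+\partial_l\partial_k\widetilde P=\partial_l\Delta u_k$, so $\partial_lu_k-V_{kl}(S)$ is harmonic, and Lemma~\ref{lem:liouville} applies again. The bound follows from $\|S\|_{L^{p/2}}=\|u\|_{L^p}^2$.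
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:limits}(b)]
Let $u_n$ be bounded in $L^p$. By Lemma~\ref{lem:grad}, $\nabla u_n$ and $\widetilde P_n=\widetilde P(u_n\otimes u_n)$ are bounded in $L^{p/2}$, so $u_n$ is bounded in $W^{1,1}(B)$ for every ball $B$. By Rellich's theorem $W^{1,1}(B)$ embeds compactly in $L^1(B)$, and a diagonal argument yields a subsequence converging in $L^1_{\mathrm{loc}}$. Since $p>2$, there is $\vartheta\in(0,1)$ with $\frac12=\vartheta+\frac{1-\vartheta}p$, and $\|z\|_{L^2(B)}\le\|z\|_{L^1(B)}^{\vartheta}\|z\|_{L^p(B)}^{1-\vartheta}$ shows that the subsequence converges in $L^2_{\mathrm{loc}}$ to some $u$. By reflexivity, a further subsequence has $u_n\rightharpoonup u$ in $L^p$ and $\widetilde P_n\rightharpoonup P$ in $L^{p/2}$. Then $u_n\otimes u_n\to u\otimes u$ in $L^1_{\mathrm{loc}}$, and the first identity in \eqref{eq:canonical} and $\operatorname{div}u_n=0$ pass to the limit.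
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:L3}]
We want to run the energy argument of Section~\ref{sec:intro}. It needs $\nabla u\in L^2$, while Lemma~\ref{lem:grad} with $p=3$ gives $\nabla u\in L^{3/2}$, and the Sobolev embedding leads from there back to $u\in L^3$ with no gain. We first reach $u\in L^4$ by a contraction argument, which exploits that an $L^3$ function is small in $L^3$ up to a bounded piece.

\emph{Integral equation.} Let $E(x)=-\frac1{4\pi|x|}$, so $|\nabla E|=\frac1{4\pi}|x|^{-2}$, and define $\mathcal{N}_k(S)=(\partial_jE)*S_{kj}+(\partial_kE)*\widetilde P(S)$. The Hardy--Littlewood--Sobolev inequality states that convolution with $|x|^{-2}$ maps $L^m(\mathbb{R}^3)$ boundedly to $L^s(\mathbb{R}^3)$ for $1<m<3$, $\frac1s=\frac1m-\frac13$. Hence $\mathcal{N}$ is bounded from $L^m$ to $L^s$, and its definitions for different $m$ agree on intersections. From $\Delta(\partial_jE*F)=\partial_jF$, valid for test functions and by density for $F\in L^m$, we get $\Delta\mathcal{N}(S)=\operatorname{div}S+\nabla\widetilde P(S)$.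 For $S=u\otimes u\in L^{3/2}$ we have $\mathcal{N}(S)\in L^3$, and $u-\mathcal{N}(S)$ is harmonic by \eqref{eq:canonical}. Lemma~\ref{lem:liouville} gives $u=\mathcal{N}(u\otimes u)$.

\emph{Integrability.} For $t>1$ split $u=u_s+u_b$ with $u_b=u\,\mathbf{1}_{\{1/t\le|u|\le t\}}$. The field $u_b$ is bounded and vanishes outside a set of finite measure, so it lies in $L^3\cap L^4$, and $\|u_s\|_{L^3}\to0$ as $t\to\infty$ by dominated convergence. For $s\in\{3,4\}$ let $\frac1m=\frac13+\frac1s$, that is, $m=\frac32$ or $m=\frac{12}7$. Then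
\[
\|\mathcal{N}(u_s\otimes z)\|_{L^s}\le C\|u_s\otimes z\|_{L^m}\le C\|u_s\|_{L^3}\|z\|_{L^s}\le\tfrac12\|z\|_{L^s}
\]
for $t$ large, and $g=\mathcal{N}(u_b\otimes u)\in L^3\cap L^4$ because $\|u_b\otimes u\|_{L^m}\le\|u_b\|_{L^s}\|u\|_{L^3}$. So $z\mapsto\mathcal{N}(u_s\otimes z)+g$ is a contraction on $L^3$ and on $L^3\cap L^4$. Its fixed point in $L^3\cap L^4$ is a fixed point in $L^3$, and so is $u$; by uniqueness they coincide, and $u\in L^4$. Lemma~\ref{lem:grad} with $p=4$ and $p=3$ shows that $u\otimes u$, $\nabla u$ and $\widetilde P$ lie in $L^2$ and that $\widetilde P\in L^{3/2}$.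

\emph{Energy.} The first identity in \eqref{eq:canonical} says that
\[
\int\nabla u:\nabla\varphi=\int u\otimes u:\nabla\varphi+\int\widetilde P\operatorname{div}\varphi
\]
for test fields $\varphi$. Each term is continuous in $\nabla\varphi\in L^2$, so by mollification the identity holds for compactly supported $\varphi\in H^1$. Let $\phi\in C_c^\infty(\{|x|<2\})$, $\phi\ge0$, $\phi=1$ for $|x|\le1$, put $\phi_\lambda(x)=\phi(x/\lambda)$, and take $\varphi=\phi_\lambda u$. On the left, $\nabla u:\nabla\varphi=\phi_\lambda|\nabla u|^2+\nabla\phi_\lambda\cdot\nabla\frac{|u|^2}2$, and the last term integrates to $-\frac12\int|u|^2\Delta\phi_\lambda$. On the right, $\operatorname{div}\varphi=u\cdot\nabla\phi_\lambda$ and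
\[
u\otimes u:\nabla\varphi=|u|^2\,u\cdot\nabla\phi_\lambda+\phi_\lambda\,u_ju_i\partial_ju_i .
\]
For smooth $z$, testing $\operatorname{div}u=0$ with $\frac12\phi_\lambda|z|^2$ gives $\int\phi_\lambda u_jz_i\partial_jz_i=-\frac12\int|z|^2u\cdot\nabla\phi_\lambda$. As $u\in L^4$, both sides are continuous with respect to $z\in L^4$, $\nabla z\in L^2$, so we may let mollifications $z$ of $u$ tend to $u$. Altogether,
\[
\int\phi_\lambda|\nabla u|^2=\tfrac12\int|u|^2\Delta\phi_\lambda+\tfrac12\int|u|^2\,u\cdot\nabla\phi_\lambda+\int\widetilde P\,u\cdot\nabla\phi_\lambda .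
\]
Now $|\Delta\phi_\lambda|\le C\lambda^{-2}$ on a ball of volume $C\lambda^3$, and $|\nabla\phi_\lambda|\le C\lambda^{-1}$. By H\"older's inequality with exponents $\frac32$ and $3$,
\[
\int\phi_\lambda|\nabla u|^2\le C\lambda^{-2}\lambda\,\|u\|_{L^3}^2+C\lambda^{-1}\bigl(\|u\|_{L^3}^3+\|\widetilde P\|_{L^{3/2}}\|u\|_{L^3}\bigr)\to0\qquad(\lambda\to\infty).
\]
So $\nabla u=0$, and a constant field in $L^3(\mathbb{R}^3)$ is zero.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Galdi}
Galdi, \emph{An Introduction to the Mathematical Theory of the Navier--Stokes Equations}, 2nd ed.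
\end{thebibliography}
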